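# Matrix rings that are morphic exactly up to a prescribed size

## Rings whose matrix rings are morphic up to size $m$ and no further

**Theorem 1.** For every integer $m\ge 1$ there is a ring $R=R_m$ with an involution such that, for all $k\ge 1$:
$$M_k(R)\text{ is left morphic}\iff M_k(R)\text{ is right morphic}\iff k\le m .$$

**Corollary 2.** For a ring $R$ let $\mathcal M(R)=\{n\ge 1: M_n(R)\text{ is left morphic}\}$. The sets that occur as $\mathcal M(R)$ are exactly $\varnothing$, $\{1,\dots,m\}$ $(m\ge 1)$ and $\{1,2,3,\dots\}$. In particular, for no $m$ does "$M_m(R)$ left morphic" imply "$R$ strongly left morphic".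

Let us unpack the words. Rings are associative with identity. Endomorphisms of left modules are written on the right.

**Definition.** An endomorphism $\alpha$ of a left $R$-module $M$ is *morphic* if $M/M\alpha\cong\ker(\alpha)$. The module $M$ is *morphic* if all its endomorphisms are. The ring $R$ is *left morphic* if ${}_RR$ is a morphic module. The endomorphisms of ${}_RR$ are the right multiplications $r\mapsto ra$, so this means: for every $a\in R$,
$$R/Ra\cong \mathrm l(a)\quad\text{as left modules},\qquad \mathrm l(a)=\{r\in R: ra=0\}.$$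
*Right morphic* is the mirror image. The ring $R$ is *strongly left morphic* if $M_n(R)$ is left morphic for every $n\ge 1$. An *involution* is an anti-automorphism of order at most $2$.

For every module the first isomorphism theorem gives $M/\ker\alpha\cong M\alpha$; morphic modules satisfy the dual statement. A field $F$ is strongly left morphic: for an endomorphism of $F^n$, cokernel and kernel have the same dimension by rank–nullity. The ring $\mathbb Z$ is not morphic, since $\mathbb Z/2\mathbb Z\not\cong 0=\mathrm l(2)$. The ring $\mathbb Z/4$ is morphic: units and $0$ cause no trouble, and for $a=2$ both $R/Ra$ and $\mathrm l(a)=\{0,2\}$ have two elements.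

We use one known fact: *$M_n(R)$ is left morphic if and only if the left $R$-module $R^n$ is morphic.* The reason is that $M\mapsto M^n$ (columns) is an equivalence from left $R$-modules to left $M_n(R)$-modules that sends $R^n$ to $M_n(R)$, and equivalences preserve kernels and cokernels.

It is also known that if $M_2(R)$ is left morphic then so is $R$, but that $R$ left morphic does not imply $M_2(R)$ left morphic. So one may ask whether size $2$ is enough: *if $M_2(R)$ is left morphic, is $R$ strongly left morphic?* Theorem 1 with $m=2$ says no: both $R_2$ and $M_2(R_2)$ are left and right morphic, and $M_3(R_2)$ is neither.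

## Direct summands and cancellation inside a morphic module

**Lemma 3.** A direct summand of a morphic module is morphic. Hence $\mathcal M(R)$ is downward closed.

*Proof.* Let $M\oplus M'$ be morphic and $\alpha\in\operatorname{End}M$. The endomorphism $\alpha\oplus 1_{M'}$ has cokernel isomorphic to $M/M\alpha$ and kernel isomorphic to $\ker\alpha$, so these two are isomorphic. The second claim follows, because $R^j$ is a summand of $R^n$ for $j\le n$. $\square$

**Lemma 4.** Let $M$ be morphic and $M=A\oplus B=A'\oplus B'$ with $A\cong A'$. Then $B\cong B'$.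

*Proof.* Let $\alpha$ be the projection onto $A$ along $B$, followed by an isomorphism $A\to A'\subseteq M$. Its kernel is $B$, its image is $A'$, and its cokernel is $M/A'\cong B'$. $\square$

Lemma 4 suggests where to look for a counterexample. If $R^{m+1}=A\oplus B=A'\oplus B'$ with $A\cong A'$ and $B\not\cong B'$, then $M_{m+1}(R)$ is not left morphic. This does not contradict morphicity of $R^m$ as long as such bad decompositions first appear in $R^{m+1}$. So we want a ring in which the size of a free module controls which summands it has. Algebras of continuous matrix functions with boundary conditions have this feature: a projection has an integer rank, and the boundary conditions put arithmetic constraints on it.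

## Why continuous functions alone fail, and the rate $1/n$

The first thing to try is a ring of continuous functions itself. It stops at once. Let $C=C([0,1],\mathbb R)$ and $a(t)=t$. Then $\mathrm l(a)=0$, because $s(t)t=0$ forces $s=0$ on $(0,1]$ and hence everywhere. But $Ca\ne C$, because elements of $Ca$ vanish at $0$. So $C/Ca\ne 0=\mathrm l(a)$, and $C$ is not morphic. The element $a$ degenerates at $t=0$ and no element of the ring detects this.

The natural repair is to take sequences of functions and discard small ones, so that functions concentrating near $t=0$ survive as annihilators. Discarding the sequences that tend to $0$ does not work. Let $Q=\ell^\infty(\mathbb N,C)/c_0(\mathbb N,C)$, where $\mathbb N=\{1,2,\dots\}$, and let $\bar a$ be the class of the constant sequence $a(t)=t$. If $Q/Q\bar a\cong\mathrm l(\bar a)$, then $\mathrm l(\bar a)$ is cyclic, say $\mathrm l(\bar a)=Q\bar T$. Put $\varepsilon_n=\max(\|T_na\|,1/n)\to 0$ and $\delta_n=\sqrt{\varepsilon_n}$, and let $s_n(t)=\min(1,\delta_n/t)$ with $s_n(0)=1$. Then $\|s_na\|\le\delta_n\to 0$,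 so $\bar s\in\mathrm l(\bar a)$ and $s_n=u_nT_n+r_n$ with $\|u_n\|\le U$ and $\|r_n\|\to 0$. For large $n$ we have $\delta_n\le 1$. Then $|T_n(\delta_n)|\,\delta_n\le\varepsilon_n=\delta_n^2$ gives $|T_n(\delta_n)|\le\delta_n$, whence $1=s_n(\delta_n)\le U\delta_n+\|r_n\|\to 0$. This is a contradiction. The annihilator contains functions that concentrate at every speed, and no single generator reaches them all.

So we fix the speed: discard exactly the sequences of norm $O(1/n)$. In the example, put $T_n(t)=1/\max(nt,1)$. Then $\|T_na\|\le 1/n$ while $\|T_n\|=1$, so $\bar T$ is a nonzero annihilator of $\bar a$. We shall see in Lemma 6 that such an element generates the whole annihilator.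

## The ring $R_m$ and its rank equation

Fix $m\ge 1$ and put $N=2m+2$. Let
$$\mathcal A=\{f\in C([0,1],M_N(\mathbb R)): f(0)=x\oplus y1_{2m},\ f(1)=\lambda 1_N\ \text{for some }x\in M_2(\mathbb R),\ y,\lambda\in\mathbb R\}.$$
For $k\ge 1$ let $B_k=M_k(\mathcal A)\subseteq C([0,1],M_d(\mathbb R))$ with $d=kN$. Write
$$\mathbb R^d=\mathbb R^k\otimes\mathbb R^N=X\oplus Y,\qquad X=\mathbb R^k\otimes\mathbb R^2,\quad Y=\mathbb R^k\otimes\mathbb R^{2m}.$$
The value at $0$ of an element of $M_k(\mathcal A)$ is a $k\times k$ array of blocks $x_{ij}\oplus y_{ij}1_{2m}$. The $x_{ij}\in M_2(\mathbb R)$ together form an arbitrary endomorphism of $X$, and the $y_{ij}$ form an arbitrary matrix in $M_k(\mathbb R)$. Hence $f\in C([0,1],M_d(\mathbb R))$ lies in $B_k$ if and only if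
$$f(0)\in E_0:=\operatorname{End}(X)\oplus(M_k(\mathbb R)\otimes 1_{2m}),\qquad f(1)\in E_1:=M_k(\mathbb R)\otimes 1_N .\tag{1}$$

Matrix norms are operator norms and $\|f\|=\sup_t\|f(t)\|$. Since $E_0,E_1$ are unital subalgebras closed under transpose, $B_k$ is a closed unital algebra closed under transpose. It is also closed under functional calculus: if $f\in B_k$ is symmetric and $\varphi:\mathbb R\to\mathbb R$ is continuous, then the function $\varphi(f):t\mapsto\varphi(f(t))$ is in $B_k$. Indeed, choose polynomials $P_j\to\varphi$ uniformly on $[-\|f\|,\|f\|]$ (Weierstrass). Then $P_j(f)\in B_k$ and $P_j(f)\to\varphi(f)$ in norm.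

Let $\mathcal L_k=\ell^\infty(\mathbb N,B_k)$ be the bounded sequences in $B_k$, and
$$J_k=\{(a_n)\in\mathcal L_k:\ \sup_n n\|a_n\|<\infty\},$$
a two-sided ideal. Define
$$R=R_m=\mathcal L_1/J_1,\qquad S_k=\mathcal L_k/J_k .$$
The norm of a matrix over $\mathcal A$ is at least the norm of each entry and at most the sum of the norms of the entries. So a sequence of matrices is bounded, or $O(1/n)$, exactly when all its entry sequences are. Hence $M_k(R)\cong S_k$. Transposition of $d\times d$ matrices induces an involution on $S_k$, so $S_k$ is left morphic if and only if it is right morphic; for $k=1$ it is the involution on $R$.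

By Lemma 3, Theorem 1 follows from two statements:

* (A) $S_k$ is left morphic for $k\le m$.
* (B) $S_{m+1}$ is not left morphic.

Indeed, if $S_k$ were left morphic for some $k>m+1$, then $R^k$ and its summand $R^{m+1}$ would be morphic, against (B).

**The rank equation.** Let $e(0)\in E_0$ and $e(1)\in E_1$ be orthogonal projections of the same rank, for instance the end values of a projection in $B_k$ (its rank is constant, because it equals the trace, which is continuous). Then $e(0)=e_X\oplus(f\otimes 1_{2m})$ and $e(1)=f'\otimes 1_N$. With $r=\operatorname{rank}e_X$, $u=\operatorname{rank}f$, $s=\operatorname{rank}f'$,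
$$r+2mu=2(m+1)s,\qquad 0\le r\le 2k,\quad 0\le u,s\le k .\tag{2}$$

We solve (2) in small cases. For $m=1$, $k=1$ the solutions $(r,u,s)$ are $(0,0,0)$ and $(2,1,1)$. For $m=1$, $k=2$ they are $(0,0,0)$, $(4,0,1)$, $(2,1,1)$, $(0,2,1)$, $(4,2,2)$. For $m=2$, $k=2$ they are $(0,0,0)$, $(2,1,1)$, $(4,2,2)$. For $m=2$, $k=3$ they are $(0,0,0)$, $(6,0,1)$, $(2,1,1)$, $(4,2,2)$, $(0,3,2)$, $(6,3,3)$. A nonzero solution with $r=0$ first appears at $k=m+1$. This holds in general: $r=0$ means $mu=(m+1)s$, so $(m+1)\mid u$ because $m$ and $m+1$ are coprime; thus either $u=s=0$ or $k\ge u\ge m+1$.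

The condition $r=0$ matters because of determinants. An orthogonal matrix in $M_k(\mathbb R)\otimes 1_{2m}$ has determinant $\det(\zeta)^{2m}=1$, and one in $M_k(\mathbb R)\otimes 1_N$ has determinant $1$ since $N$ is even. Only the part $\operatorname{End}(X)$ at $t=0$ allows determinant $-1$. A projection with $r=0$ cannot use that part, so a sign attached to it is rigid. For $k\le m$ this never happens to a nonzero projection.

## From morphicity to comparing $|a|$ with $|a^T|$

Fix $k$ and write $B,\mathcal L,J,S$ for $B_k,\mathcal L_k,J_k,S_k$. Let $a=(a_n)\in\mathcal L$ and put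
$$h_n=(a_n^Ta_n)^{1/2},\quad g_n=(a_na_n^T)^{1/2},\quad H_n=\max(h_n,1/n),\quad G_n=\max(g_n,1/n),$$
all by functional calculus. They lie in $B$. The inverses of $H_n,G_n$ are given by the continuous function $\sigma\mapsto 1/\max(\sigma,1/n)$, so they lie in $B$ and have norm at most $n$. Since $|\max(\sigma,1/n)-\sigma|\le 1/n$ for $\sigma\ge 0$, we have $h-H,\ g-G\in J$. Bars denote images in $S$.

**Lemma 5.** $S\bar a=S\bar h$.

*Proof.* Let $v_n=a_nH_n^{-1}$. Then $v_n^Tv_n=H_n^{-1}h_n^2H_n^{-1}\le 1$, so $v\in\mathcal L$. From $a=vH$ we get $\bar a\in S\bar H=S\bar h$. Conversely $v_n^Ta_n=H_n^{-1}h_n^2=\psi_n(h_n)$ with $\psi_n(\sigma)=\sigma^2/\max(\sigma,1/n)$. For $\sigma\ge 1/n$ we have $\psi_n(\sigma)=\sigma$, and for $0\le\sigma<1/n$ we have $|\psi_n(\sigma)-\sigma|=\sigma(1-n\sigma)\le 1/n$. So $v^Ta-h\in J$ and $\bar h=\bar v^T\bar a\in S\bar a$. $\square$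

**Lemma 6.** $\mathrm l(\bar a)\cong S/S\bar g$.

*Proof.* For $s\in B$ we have $\|sa_n\|^2=\|sa_na_n^Ts^T\|=\|sg_n^2s^T\|=\|sg_n\|^2$. So $sa\in J\iff sg\in J\iff sG\in J$ for $s\in\mathcal L$, that is, $\mathrm l(\bar a)=\mathrm l(\bar g)=\mathrm l(\bar G)$. Put $T_n=(nG_n)^{-1}$. As $nG_n\ge 1$, we have $\|T_n\|\le 1$ and $T\in\mathcal L$. For $s\in\mathcal L$:

* $sG\in J$ iff $(ns_nG_n)_n$ is bounded, iff $s=uT$ for some $u\in\mathcal L$ (necessarily $u_n=ns_nG_n$). So $\mathrm l(\bar G)=S\bar T$.
* $sT\in J$ iff $(ns_nT_n)_n=(s_nG_n^{-1})_n$ is bounded, iff $s\in\mathcal LG$. So $\mathrm l(\bar T)=S\bar G$.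

Therefore $\mathrm l(\bar a)=S\bar T\cong S/\mathrm l(\bar T)=S/S\bar G=S/S\bar g$. $\square$

**Lemma 7.** Suppose that for each $n$ there is an orthogonal $w_n\in B$ (that is, $w_nw_n^T=1$) with $\|g_n-w_nh_nw_n^T\|\le 1/n$. Then $S/S\bar a\cong\mathrm l(\bar a)$.

*Proof.* The class $\bar w$ is a unit with inverse $\bar w^T$, and $\bar g=\bar w\bar h\bar w^{-1}$. So $S\bar g=S\bar h\bar w^{-1}$. Right multiplication by $\bar w$ is an automorphism of the left module $S$ that carries $S\bar g$ onto $S\bar h$. Hence $S/S\bar g\cong S/S\bar h$, and Lemmas 5 and 6 give $S/S\bar a=S/S\bar h\cong S/S\bar g\cong\mathrm l(\bar a)$. $\square$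

So (A) follows from Proposition 8, applied for each $n$ with $\varepsilon=1/n$, $h=h_n$, $g=g_n$.

**Proposition 8.** Let $k\le m$, and let $h,g\in B_k$ be symmetric. Suppose that for every $t\in[0,1]$ there is $o\in O(d)$ with $o\,h(t)\,o^T=g(t)$, where for $t=0$ (resp. $t=1$) $o$ can be chosen in $E_0$ (resp. $E_1$). Then for every $\varepsilon\in(0,1]$ there is an orthogonal $w\in B_k$ with $\|g-whw^T\|\le\varepsilon$.

We check the hypotheses for $h=|a|$ and $g=|a^T|$, where $a\in B_k$. Every real square matrix is $b=o|b|$ with $o$ orthogonal and $|b|=(b^Tb)^{1/2}$ (polar decomposition). At an interior $t$ this gives $a(t)=o\,h(t)$. At $t=0$ write $a(0)=a_X\oplus(\alpha\otimes 1_{2m})$ and decompose $a_X$ in $\operatorname{End}(X)$ and $\alpha$ in $M_k(\mathbb R)$; this gives $a(0)=o\,h(0)$ with $o\in E_0$ orthogonal. At $t=1$ decompose in $M_k(\mathbb R)$. In each case $g(t)^2=a(t)a(t)^T=o\,h(t)^2o^T=(o\,h(t)\,o^T)^2$, and uniqueness of the positive semidefinite square root gives $g(t)=o\,h(t)\,o^T$.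

## Eigenvalue crossings and the signs they carry

The first hope is to choose the pointwise conjugators continuously, so that $whw^T=g$ exactly. Even without boundary conditions this fails where eigenvalues cross. In $C([0,1],M_2(\mathbb R))$, with $\sigma=t-\tfrac12$, let
$$h=\operatorname{diag}(\sigma,-\sigma),\qquad g=\operatorname{diag}(|\sigma|,-|\sigma|).$$
For $\sigma>0$ the matrix $w(t)$ must send the first basis vector $\mathbf e_1$ to $\pm\mathbf e_1$, and for $\sigma<0$ to $\pm\mathbf e_2$. No continuous $w$ does both. Approximately there is no problem: take $w$ to be rotation by $\pi/2$ for $\sigma\le-\varepsilon/2$, the identity for $\sigma\ge\varepsilon/2$, and rotate through the angles in between on $|\sigma|\le\varepsilon/2$. There $\|g-whw^T\|\le 2|\sigma|\le\varepsilon$. So where eigenvalues are close, $w$ may move freely, but only along paths of orthogonal matrices, and these preserve the determinant.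

This tells us how to prove Proposition 8. Sample $[0,1]$ finely and diagonalize $h(t_i)=p_i\Lambda_ip_i^T$, $g(t_i)=q_i\Lambda_iq_i^T$. Try $w(t_i)=q_i\sigma_ip_i^T$ with a diagonal sign matrix $\sigma_i$. Group nearly equal eigenvalues into clusters. To pass from $t_i$ to $t_{i+1}$ we need, on each cluster, one determinant sign to match. So each cluster transports a product of signs from one time to the next. Inside a cluster, signs can be moved between indices. What remains is one sign for each group of indices that never separates. At $t=1$ we will prescribe $\sigma_L=1$, and at $t=0$ we may flip a sign only in a direction lying in $X$. The rank equation guarantees such a direction when $k\le m$.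

## Orthogonal matrices that almost commute with a diagonal matrix

The purpose of this section is to make the cluster signs precise and to build the short paths. Given $\varepsilon\in(0,1]$ and $h$ as in Proposition 8, set
$$\mu=\max(1,\|h\|),\quad \eta=\frac{\varepsilon}{8d},\quad \kappa=\min\Bigl(\frac18,\frac{\varepsilon}{32\mu}\Bigr),\quad \delta=\frac{\kappa\eta}{4d}.$$
Here $\eta$ is the gap below which neighbouring eigenvalues are put together, $\kappa$ is the tolerance for entries outside the blocks, and $\delta$ is the variation allowed between sample points. Note $2\delta<\eta$ and $2\delta\le\varepsilon/2$.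

Let $\Lambda=\operatorname{diag}(\lambda_1\ge\dots\ge\lambda_d)$ with $\|\Lambda\|\le\mu$. Partition $\{1,\dots,d\}$ into intervals called *clusters*: $j$ and $j+1$ lie in the same cluster iff $\lambda_j-\lambda_{j+1}\le\eta$. Then $|\lambda_j-\lambda_l|\le d\eta$ within a cluster, and $|\lambda_j-\lambda_l|>\eta$ for $j,l$ in different clusters. For example, eigenvalues $1,\ 1-\eta,\ 1-2\eta,\ 0$ form the clusters $\{1,2,3\}$ and $\{4\}$ (here $3\eta<1$).

For a $d\times d$ matrix $y$ let $y^C$ be the diagonal block on the cluster $C$, and $\hat y=\bigoplus_Cy^C$. Call $y\in O(d)$ *good* if $\|y-\hat y\|\le\kappa$. If $y$ is good, then $\|\hat yv\|\ge\|yv\|-\kappa\|v\|=(1-\kappa)\|v\|$, while each block has norm at most $\|y\|=1$. So every $y^C$ is invertible with singular values in $[1-\kappa,1]$, and we may put $\theta_C(y)=\operatorname{sign}\det y^C$. Diagonal sign matrices $D=\operatorname{diag}(D(1),\dots,D(d))$ are good, with $\theta_C(D)=\prod_{j\in C}D(j)$.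

**Lemma 9.** 

(i) If $y\in O(d)$ and $\|[\Lambda,y]\|\le 4\delta$, then $y$ is good.

(ii) If $y,y'$ are good, then $(yy')^C$ is invertible and $\operatorname{sign}\det(yy')^C=\theta_C(y)\theta_C(y')$. Moreover $y^T$ is good with $\theta_C(y^T)=\theta_C(y)$. If $D$ is a diagonal sign matrix, $yD$ is good with $\theta_C(yD)=\theta_C(y)\prod_{j\in C}D(j)$.

(iii) If $y$ is good and $D$ is a diagonal sign matrix with $\prod_{j\in C}D(j)=\theta_C(y)$ for all clusters $C$, then there is a continuous path in $O(d)$ from $D$ to $y$ along which $\|[\Lambda,\cdot\,]\|\le\varepsilon/2$.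

*Proof of (i).* The entries of $[\Lambda,y]$ are $(\lambda_j-\lambda_l)y_{jl}$, so $|\lambda_j-\lambda_l||y_{jl}|\le 4\delta$. For $j,l$ in different clusters, $|y_{jl}|\le 4\delta/\eta$. A $d\times d$ matrix has norm at most $d$ times its largest entry, so $\|y-\hat y\|\le 4d\delta/\eta=\kappa$.

*Proof of (ii).* Block multiplication gives $(yy')^C=y^Cy'^C+r$, where $r$ collects the products through clusters other than $C$. This $r$ is exactly the $C$-block of $(y-\hat y)(y'-\hat y')$, whose factors have zero diagonal blocks; hence $\|r\|\le\kappa^2$. The smallest singular value of $y^Cy'^C$ is at least $(1-\kappa)^2>\kappa^2$, since $\kappa\le 1/8$. So $y^Cy'^C+\lambda r$ is invertible for $0\le\lambda\le 1$, and its determinant keeps its sign. The claims on $y^T$ and $yD$ hold because $\widehat{y^T}=\hat y^T$ and $\widehat{yD}=\hat yD$.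

*Proof of (iii).* We go from $D$ to a block-diagonal matrix near $y$, and then to $y$. Let $b_C=y^C|y^C|^{-1}$ be the orthogonal polar factor of $y^C$ and $b=\bigoplus_Cb_C$. Then $\det b_C=\theta_C(y)=\det D^C$. Since two orthogonal matrices with the same determinant are joined by a path in the orthogonal group, there is a block-diagonal orthogonal path from $D$ to $b$. For a block-diagonal orthogonal $z$ we have $\|[\Lambda,z]\|\le 2d\eta=\varepsilon/4$, because on each block $\Lambda$ is within $d\eta$ of a scalar, which commutes with the block of $z$.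

Next, $\|b-\hat y\|=\|1-|\hat y|\|\le\kappa$, so $\|b-y\|\le 2\kappa\le 1/4$. Let $z_s=(1-s)b+sy$, $0\le s\le 1$. Then $\|z_s\|\le 1$ and $\|z_s-b\|\le 2\kappa$, so $z_s$ has singular values in $[1-2\kappa,1]$. Its polar factor $o_s=z_s(z_s^Tz_s)^{-1/2}$ is continuous in $s$, with $o_0=b$ and $o_1=y$. As above $\|o_s-z_s\|\le 2\kappa$, so $\|o_s-b\|\le 4\kappa$ and
$$\|[\Lambda,o_s]\|\le\|[\Lambda,b]\|+2\|\Lambda\|\,\|o_s-b\|\le\frac\varepsilon4+8\kappa\mu\le\frac\varepsilon2 .\qquad\square$$

## Building $w$ from sampled diagonalizations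

We now prove Proposition 8, up to a choice of signs made in the next section.

**Step 1: sample points and eigenbases.** We choose bases adapted to the boundary conditions. Let $\lambda_1(t)\ge\dots\ge\lambda_d(t)$ be the eigenvalues of $h(t)$, which are also those of $g(t)$. Weyl's inequality gives $|\lambda_j(s)-\lambda_j(t)|\le\|h(s)-h(t)\|$. By uniform continuity choose an integer $L\ge 1$ such that $\|h(s)-h(t)\|\le\delta$ and $\|g(s)-g(t)\|\le\delta$ whenever $|s-t|\le 1/L$. Put $t_i=i/L$, $\Lambda_i=\operatorname{diag}(\lambda_j(t_i))_j$, and choose $p_i,q_i\in O(d)$ with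
$$h(t_i)=p_i\Lambda_ip_i^T,\qquad g(t_i)=q_i\Lambda_iq_i^T\qquad(0\le i\le L),$$
subject to two requirements at the ends.

* Each column of $p_0$ lies in $X$ or in $Y$. This is possible because $h(0)$ preserves $X$ and $Y$: take orthonormal eigenbases of both and sort by eigenvalue. Moreover $q_0=o_0p_0$, where $o_0\in E_0$ is orthogonal with $o_0h(0)o_0^T=g(0)$.
* $q_L=o_Lp_L$, where $o_L\in E_1$ is orthogonal with $o_Lh(1)o_L^T=g(1)$.

Call $j$ an *$X$-index* if the $j$-th column of $p_0$ lies in $X$.

**Step 2: the transition matrices are good.** We compare consecutive bases. For $0\le i\le L-1$ let the "clusters at $i$" be those of $\Lambda_i$, and put $c_i=p_i^Tp_{i+1}$, $c_i'=q_i^Tq_{i+1}$. Since $c_i\Lambda_{i+1}c_i^T=p_i^Th(t_{i+1})p_i$ and $\Lambda_i=p_i^Th(t_i)p_i$, we have $\|\Lambda_i-c_i\Lambda_{i+1}c_i^T\|\le\delta$. By Weyl, $\|\Lambda_i-\Lambda_{i+1}\|\le\delta$. So $\|\Lambda_i-c_i\Lambda_ic_i^T\|\le 2\delta$, that is, $\|[\Lambda_i,c_i]\|\le 2\delta$. The same argument with $g$ gives $\|[\Lambda_i,c_i']\|\le 2\delta$. By Lemma 9(i), $c_i$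 and $c_i'$ are good for $\Lambda_i$.

**Step 3: signs that match give a continuous $w$.** Here we isolate what the signs must satisfy. Identify $\sigma\in\{\pm1\}^d$ with the diagonal matrix with entries $\sigma(j)$. Suppose $\sigma_0,\dots,\sigma_L\in\{\pm1\}^d$ satisfy
$$\prod_{j\in C}\sigma_{i+1}(j)=\theta_C(c_i)\,\theta_C(c_i')\prod_{j\in C}\sigma_i(j)\qquad\text{for }0\le i<L\text{ and all clusters }C\text{ at }i.\tag{3}$$
Let $y_i=c_i'\sigma_{i+1}c_i^T$. Since $\sigma_{i+1}$ commutes with $\Lambda_i$,
$$[\Lambda_i,y_i]=[\Lambda_i,c_i']\,\sigma_{i+1}c_i^T+c_i'\sigma_{i+1}[\Lambda_i,c_i^T],$$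
so $\|[\Lambda_i,y_i]\|\le 4\delta$ and $y_i$ is good. Apply Lemma 9(ii) to the good matrices $c_i'\sigma_{i+1}$ and $c_i^T$, and then use (3):
$$\theta_C(y_i)=\theta_C(c_i')\,\theta_C(c_i)\prod_{j\in C}\sigma_{i+1}(j)=\prod_{j\in C}\sigma_i(j).$$
So Lemma 9(iii) with $D=\sigma_i$ gives a path $y_i(s)$, $0\le s\le 1$, from $\sigma_i$ to $y_i$ with $\|[\Lambda_i,y_i(s)]\|\le\varepsilon/2$. Set
$$w(t)=q_i\,y_i(L(t-t_i))\,p_i^T\qquad(t\in[t_i,t_{i+1}]).$$
At $t_i$ this is $q_i\sigma_ip_i^T$. At $t_{i+1}$ it is $q_ic_i'\sigma_{i+1}c_i^Tp_i^T=q_{i+1}\sigma_{i+1}p_{i+1}^T$. The pieces agree, so $w:[0,1]\to O(d)$ is well defined and continuous.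

**Step 4: the estimate.** We check that $w$ conjugates $h$ into $g$ up to $\varepsilon$. For $t\in[t_i,t_{i+1}]$ put $y=y_i(L(t-t_i))$. Replacing $h(t),g(t)$ by $h(t_i),g(t_i)$ costs at most $2\delta$, so
$$\|w(t)h(t)w(t)^T-g(t)\|\le 2\delta+\|y\Lambda_iy^T-\Lambda_i\|=2\delta+\|[y,\Lambda_i]\|\le 2\delta+\frac\varepsilon2\le\varepsilon .$$

**Step 5: the boundary conditions.** We want $w\in B_k$, which by (1) concerns only $w(0)$ and $w(1)$. Suppose in addition that
$$\sigma_0(j)=1\ \text{ unless }j\text{ is an }X\text{-index},\qquad \sigma_L=1 .\tag{4}$$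
Then $w(0)=q_0\sigma_0p_0^T=o_0\,(p_0\sigma_0p_0^T)$. The second factor is a product of reflections in vectors of $X$, so it lies in $\operatorname{End}(X)\oplus 1_Y\subseteq E_0$, and $w(0)\in E_0$. Also $w(1)=q_Lp_L^T=o_L\in E_1$. So $w\in B_k$.

It remains to find $\sigma_0,\dots,\sigma_L$ satisfying (3) and (4). The hypothesis $k\le m$ has not been used yet.

## Moving the signs to $X$-indices

For $1\le j<d$ write $j\approx j+1$ if $j,j+1$ lie in the same cluster at some $i\in\{0,\dots,L-1\}$, and fix such an $i=i(j)$. The classes of the equivalence relation generated by $\approx$ are intervals in which all neighbours are related. If $k=1$, for example, then $h(1)=\lambda 1_N$, so all eigenvalues at $t_{L-1}$ are within $\delta$ of $\lambda$, neighbours differ there by at most $2\delta<\eta$, and there is only one class. It contains an $X$-index, since $X\ne 0$. In general we need the rank equation.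

**Lemma 10.** If $k\le m$, every class contains an $X$-index.

*Proof.* Let $\mathcal J=\{p+1,\dots,q\}$ be a class. If $p\ge 1$, then $\lambda_p(t_i)-\lambda_{p+1}(t_i)>\eta$ for $0\le i<L$. Every $t\in[0,1]$ is within $1/L$ of some $t_i$ with $i<L$, so by Weyl $\lambda_p(t)-\lambda_{p+1}(t)\ge\eta-2\delta>0$ for all $t$. Similarly, if $q<d$, then $\lambda_q(t)>\lambda_{q+1}(t)$ for all $t$. Hence the spectral projection $e(t)$ of $h(t)$ for the eigenvalues $\lambda_{p+1}(t),\dots,\lambda_q(t)$ has rank exactly $q-p$ for every $t$. For each $t$ it is a polynomial in $h(t)$. So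
$$e(0)=e_X\oplus(f\otimes 1_{2m})\in E_0,\qquad e(1)=f'\otimes 1_N\in E_1,$$
and (2) holds with $r=\operatorname{rank}e_X$, $u=\operatorname{rank}f\le k\le m$, $s=\operatorname{rank}f'$, both sides being $q-p$. If $r=0$, then $mu=(m+1)s$, so $(m+1)\mid u\le m$, so $u=0$ and $q=p$, a contradiction. Thus $r\ge 1$.

The columns of $p_0$ with index in $\mathcal J$ form an orthonormal basis of $\operatorname{range}e(0)=\operatorname{range}e_X\oplus\operatorname{range}(f\otimes 1_{2m})$. Each lies in $X$ or in $Y$, so at most $r$ lie in the first summand and at most $2mu$ in the second. There are $r+2mu$ of them, so exactly $r\ge 1$ lie in $X$. $\square$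

**Step 6: choosing the signs.** We solve (3) and (4) in the group $\{\pm1\}^d$. For $0\le i<L$ choose $\chi_i\in\{\pm1\}^d$ with $\prod_{j\in C}\chi_i(j)=\theta_C(c_i)\theta_C(c_i')$ for all clusters $C$ at $i$, and let $\chi=\prod_i\chi_i$. Then (3) says
$$\sigma_{i+1}=\sigma_i\chi_i\tau_i\quad\text{with some }\tau_i\in\{\pm1\}^d\text{ having product }1\text{ over each cluster at }i.\tag{5}$$

For each class $\mathcal J$ pick an $X$-index $j_{\mathcal J}\in\mathcal J$ (Lemma 10). Set $\sigma_0(j_{\mathcal J})=\prod_{j\in\mathcal J}\chi(j)$ and let all other entries of $\sigma_0$ be $1$. The first half of (4) holds, and $\sigma_0\chi$ has product $1$ over each class.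

Let $\phi_j\in\{\pm1\}^d$ be $-1$ exactly at $j$ and $j+1$. A sign vector on an interval with product $1$ is a product of neighbour flips $\phi_j$, each used at most once: clear the entries $-1$ from left to right, and the last entry is then $1$ because the product is. So $\sigma_0\chi$ is a product of vectors $\phi_j$ with $j,j+1$ in the same class, each used at most once. For such $j$ we have $j\approx j+1$, so $i(j)$ is defined. Let $\tau_i$ be the product of the used $\phi_j$ with $i(j)=i$. Since $j,j+1$ lie in one cluster at $i(j)$, the vector $\tau_i$ has product $1$ over each cluster at $i$.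

Define $\sigma_{i+1}=\sigma_i\chi_i\tau_i$. Then (5), hence (3), holds. Since $\prod_i\tau_i=\sigma_0\chi$,
$$\sigma_L=\sigma_0\,\chi\prod_i\tau_i=(\sigma_0\chi)(\sigma_0\chi)=1 .$$
So (4) holds too. This proves Proposition 8, and hence (A). $\square$

## A determinant that changes sign in size $m+1$

Now $k=m+1$, and we realize the solution $(r,u,s)=(0,m+1,m)$ of (2) by two projections $e,e'$ that differ by one sign. Their complements have full $X$-part at $t=0$, so the sign can be absorbed there; for $e,e'$ themselves it cannot. By Lemma 4 this refutes morphicity.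

**Proposition 11.** $S=S_{m+1}$ is not left morphic.

**Step 1: construction.** We build $e,e'$ and a partial isometry $v$ between the complements. We have $\dim X=2k$ and $\dim Y=2mk=2m(m+1)$. Let $1_X,1_Y$ be the orthogonal projections onto $X,Y$. Let $E\in M_k(\mathbb R)$ be an orthogonal projection of rank $m$. Then $E\otimes 1_N$ has rank $mN=2m(m+1)=\dim Y$. Choose $c_1\in SO(d)$ with $c_1(Y)=\operatorname{range}(E\otimes 1_N)$, and a continuous path $c:[0,1]\to SO(d)$ with $c(0)=1$, $c(1)=c_1$. Let $\rho_1,\rho_2$ be reflections in unit vectors of $Y$ and $X$ respectively, and $\rho=\rho_1\rho_2\in SO(d)$. Choose a continuous path $c':[0,1]\to SO(d)$ with $c'(0)=1$, $c'(1)=c_1\rho$. Put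
$$e=c\,1_Y\,c^T,\qquad e'=c'\,1_Y\,c'^T,\qquad v=c'\rho_2\,1_X\,c^T .$$

**Step 2: these lie in $B_k$.** We check (1).

* $e(0)=e'(0)=1_Y\in E_0$. As $\rho$ preserves $Y$, also $e(1)=e'(1)=c_11_Yc_1^T=E\otimes 1_N\in E_1$.
* $v(0)=\rho_21_X\in\operatorname{End}(X)\oplus 0\subseteq E_0$. As $\rho_2^2=1$ and $\rho_1$ is the identity on $X$, $v(1)=c_1\rho_1\rho_2\rho_21_Xc_1^T=c_11_Xc_1^T=1-e(1)\in E_1$.

**Step 3: $S(1-e)\cong S(1-e')$.** This sets up Lemma 4. Since $\rho_2$ is orthogonal and commutes with $1_X$,
$$v^Tv=c\,1_X\,c^T=1-e,\qquad vv^T=c'\,1_X\,c'^T=1-e',\qquad vv^Tv=v .$$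
Regard $v,e,e'$ as constant sequences, hence as elements of $S$. Right multiplication by $v$ maps $S(1-e')$ to $S(1-e)$, because $v=v(1-e)$, and right multiplication by $v^T=v^T(1-e')$ is its inverse. Suppose now that $S$ is left morphic. Lemma 4, applied to
$$S=S(1-e)\oplus Se=S(1-e')\oplus Se',$$
gives an isomorphism $\varphi:Se\to Se'$.

**Step 4: from $\varphi$ to functions.** We turn $\varphi$ into actual elements of $B_k$. Let $x=\varphi(e)=e\varphi(e)\in eSe'$ and $y=\varphi^{-1}(e')\in e'Se$. Then $e=\varphi^{-1}(x)=\varphi^{-1}(xe')=xy$. Lift to bounded sequences $x_n\in eB_ke'$ and $y_n\in e'B_ke$ (multiply any lifts by $e$ and $e'$ on the appropriate sides). Then $\|x_ny_n-e\|\le C/n$ for some $C$. Fix $n>C$. For each $t$ and each nonzero vector $\xi\in\operatorname{range}e(t)$ we have $\|x_n(t)y_n(t)\xi-\xi\|<\|\xi\|$, so $y_n(t)\xi\ne 0$. Thus $y_n(t)$ maps $\operatorname{range}e(t)$ injectively into $\operatorname{range}e'(t)$, hence bijectively, as both have dimension $\dim Y$.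

**Step 5: the determinant.** We compare signs at the two ends. Since $c(t)Y=\operatorname{range}e(t)$ and $c'(t)Y=\operatorname{range}e'(t)$, the matrix $z(t)=c'(t)^Ty_n(t)c(t)$ restricts to an isomorphism $Y\to Y$. So $\Delta(t)=\det(z(t)|_Y)$ is continuous and nowhere zero on $[0,1]$.

* At $t=0$: $z(0)=y_n(0)=1_Yy_n(0)1_Y\in E_0$ has the form $0\oplus(\zeta\otimes 1_{2m})$ with $\zeta\in M_k(\mathbb R)$. So $\Delta(0)=\det(\zeta)^{2m}>0$.
* At $t=1$: $y_n(1)=Z\otimes 1_N$ with $Z=EZE$. On $Y$ the map $c_1^Ty_n(1)c_1$ is conjugate to $Z\otimes 1_N$ on $\operatorname{range}E\otimes\mathbb R^N$, so its determinant is $\det(Z|_{\operatorname{range}E})^N$. This is positive, because $N$ is even and $\Delta(1)\ne 0$. Now $z(1)=\rho^Tc_1^Ty_n(1)c_1$, and $\det(\rho^T|_Y)=\det(\rho_1|_Y)=-1$ since $\rho_2$ is the identity on $Y$. So $\Delta(1)<0$.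

This contradicts the intermediate value theorem. So $S_{m+1}\cong M_{m+1}(R)$ is not left morphic, which is (B). With (A), Theorem 1 is proved. $\square$

## The ring for $m=2$, and all possible sets $\mathcal M(R)$

For $m=2$ the construction reads
$$\mathcal A=\{f\in C([0,1],M_6(\mathbb R)): f(0)=x\oplus y1_4,\ f(1)=\lambda 1_6,\ x\in M_2(\mathbb R),\ y,\lambda\in\mathbb R\},$$
$$R=\ell^\infty(\mathbb N,\mathcal A)/\{(f_n):\|f_n\|=O(1/n)\}.$$
Here $R$ and $M_2(R)$ are left and right morphic, and $M_3(R)$ is neither left nor right morphic. So $M_2(R)$ left morphic does not imply that $R$ is strongly left morphic.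

*Proof of Corollary 2.* By Lemma 3, $\mathcal M(R)$ is downward closed, so it is one of the listed sets. Each of them occurs:

* $\mathcal M(\mathbb Z)=\varnothing$, because $1\notin\mathcal M(\mathbb Z)$.
* $\mathcal M(F)=\{1,2,3,\dots\}$ for a field $F$, by rank–nullity.
* $\mathcal M(R_m)=\{1,\dots,m\}$, by Theorem 1.

For the last assertion, $M_m(R_m)$ is left morphic while $M_{m+1}(R_m)$ is not, so $R_m$ is not strongly left morphic. $\square$
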